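# Rotation-invariant L-relations that homogenization does not preserve

## 1. Layers of two coupled conductors

Stack flat layers of two materials, of equal thickness, in the direction $x_1$. The materials conduct two things at once, say electricity and heat, so there are two potentials $u=(u_1,u_2)$. The field is $E=\nabla u\in\mathbb R^3\otimes\mathbb R^2$, the flux is $J=\mathsf L E$, and $\operatorname{div}J=0$. Suppose each material is isotropic in space, $\mathsf L=I\otimes\Lambda$ with a $2\times 2$ coupling matrix, and the two matrices are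
$$\Lambda_1=\begin{pmatrix}2&1\\1&2\end{pmatrix},\qquad \Lambda_2=\begin{pmatrix}2&-1\\-1&2\end{pmatrix}.$$
Impose an average field $e=(e_1,e_2,e_3)$ with $e_i\in\mathbb R^2$, and look for a solution depending on $x_1$ only. Since $E$ is a gradient, its components $E_2,E_3$ are constant, equal to $e_2,e_3$. Since $\operatorname{div}J=0$, the component $J_1=\Lambda(x_1)E_1(x_1)$ is a constant $j$. Hence $E_1=\Lambda^{-1}j$, and averaging gives $e_1=\langle\Lambda^{-1}\rangle j$. The average flux is
$$\langle J\rangle=\big(\langle\Lambda^{-1}\rangle^{-1}e_1,\ \langle\Lambda\rangle e_2,\ \langle\Lambda\rangle e_3\big).$$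
Here $\Lambda_1^{-1}=\frac13\begin{pmatrix}2&-1\\-1&2\end{pmatrix}$ and $\Lambda_2^{-1}=\frac13\begin{pmatrix}2&1\\1&2\end{pmatrix}$, so $\langle\Lambda^{-1}\rangle=\frac23I$ and $\langle\Lambda\rangle=2I$. The stack behaves, on the large scale, like the homogeneous material
$$\mathsf L^*=\operatorname{diag}(\tfrac32,2,2)\otimes I_2 .$$

Two properties of the ingredients can now be compared. Both materials were isotropic in space, and the mixture is not, so isotropy is destroyed by mixing. On the other hand both materials commute with the swap $S$ of the two potentials, and so does $\mathsf L^*$. This second property survives in every periodic mixture. If $\mathsf L(x)S=S\mathsf L(x)$ everywhere and $E$ solves the equations with average $e$, then $SE$ solves them with average $Se$, so $\mathsf L^*S=S\mathsf L^*$.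

So some sets $\mathbb M$ of material tensors are stable under mixing and some are not. The swap-invariant set is moreover stable under rotating the materials, so it makes a statement about polycrystals, where rotated copies of the same crystal are mixed. We ask for an algebraic test that recognizes the stable sets. In three dimensions, for rotation-invariant sets, it was conjectured that a very simple test suffices. These notes show that it does not, and, for a large class of problems, say which test does.

## 2. Rotation-equivariant composites and exact relations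

The dimension is $3$. Let $\mathcal T$ be a finite-dimensional real inner product space (the values of the fields) with an orthogonal representation $\rho$ of $\mathrm{SO}(3)$, continuous as usual. For an operator $\mathsf L$ on $\mathcal T$ put $R\cdot\mathsf L=\rho(R)\mathsf L\rho(R)^T$, and call $\mathsf L$ isotropic if $R\cdot\mathsf L=\mathsf L$ for all $R$. Write $\mathrm{Sym}(\mathcal T)$ for the symmetric operators and $\mathrm{Sym}^+(\mathcal T)$ for the positive definite ones.

A composite has a local tensor $\mathsf L(x)\in\mathrm{Sym}^+(\mathcal T)$ with $J(x)=\mathsf L(x)E(x)$, where $E$ and $J$ satisfy linear constant-coefficient differential constraints of the following form. For each unit vector $n$ there is a real subspace $\mathcal E_n\subset\mathcal T$ with $\mathcal E_{-n}=\mathcal E_n$ such that, in Fourier space with $n=k/|k|$,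
$$\hat E(k)\in\mathcal E_n\otimes\mathbb C,\qquad \hat J(k)\perp\mathcal E_n\otimes\mathbb C .$$
Let $\Gamma(n)\in\mathrm{Sym}(\mathcal T)$ be the orthogonal projection onto $\mathcal E_n$. The problem is assumed equivariant: $\Gamma(Rn)=R\cdot\Gamma(n)$. In particular $\Gamma$ is continuous on the sphere.

The main example is $\mathcal T=\mathbb R^3\otimes V$ and $\mathcal E_n=n\otimes V$, where $V$ is a representation of $\mathrm{SO}(3)$ and $\rho(R)=R\otimes\rho_V(R)$. Here $E=\nabla u$ with a $V$-valued potential, $\operatorname{div}J=0$, and $\Gamma(n)=nn^T\otimes I_V$. Section 1 is the case $V=\mathbb R^2$ with trivial action.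

Recall G-convergence in the gradient case. The tensors $\mathsf L_N$ (uniformly bounded and elliptic) G-converge to $\mathsf L^*$ if on every bounded open set and for every $f\in H^{-1}$ the solutions $u_N\in H^1_0$ of $-\operatorname{div}(\mathsf L_N\nabla u_N)=f$ converge weakly in $H^1_0$ to the solution $u$ of $-\operatorname{div}(\mathsf L^*\nabla u)=f$, and $\mathsf L_N\nabla u_N\rightharpoonup\mathsf L^*\nabla u$ weakly in $L^2$.

**Definition 1 (exact relation).** An exact relation is a submanifold $\mathbb M\subset\mathrm{Sym}^+(\mathcal T)$ that is G-closed: whenever the tensors $\mathsf L_N(x)$ of a sequence of composites take values in a compact subset of $\mathbb M$ and G-converge to $\mathsf L^*(x)$, then $\mathsf L^*(x)\in\mathbb M$ almost everywhere.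

The only sequences used below are rapidly oscillating periodic ones. What we need about them is the following statement.

**Statement (PH) (periodic homogenization).** Let $\mathsf L$ be $2\pi\mathbb Z^3$-periodic and continuous with values in $\mathrm{Sym}^+(\mathcal T)$. Let $\mathcal E$ be the space of real periodic $f\in L^2$ with $\hat f(0)=0$ and $\hat f(k)\in\mathcal E_n\otimes\mathbb C$. For $e\in\mathcal T$ let $E\in e+\mathcal E$ be the unique field (Lax–Milgram) with $\mathsf LE\perp\mathcal E$, and put $\mathsf L^*e=\langle\mathsf LE\rangle$, with $\langle\cdot\rangle$ the average over the period cell. Then $\mathsf L(Nx)$ G-converges, as $N\to\infty$, to the constant $\mathsf L^*$.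

Always $\mathsf L^*\in\mathrm{Sym}^+(\mathcal T)$. Indeed, if $E,E'$ belong to $e,e'$, then $E'-e'\in\mathcal E$ gives $e'\cdot\mathsf L^*e=\langle E'\cdot\mathsf LE\rangle$, which is symmetric in $e,e'$; and $\langle E\cdot\mathsf LE\rangle\ge c\langle|E|^2\rangle\ge c|e|^2$ with some $c>0$.

**Lemma 1.** (PH) holds when $\mathcal E_n=n\otimes V$.

This is the classical theorem for elliptic systems (Bensoussan–Lions–Papanicolaou 1978; Jikov–Kozlov–Oleinik 1994). Here is Tartar's proof.

*Proof.* Put $\mathsf L_N(x)=\mathsf L(Nx)$. By ellipticity, $u_N$ is bounded in $H^1_0$ and $j_N=\mathsf L_N\nabla u_N$ is bounded in $L^2$. Along a subsequence $u_N\rightharpoonup u$ in $H_0^1$ (hence $u_N\to u$ in $L^2$) and $j_N\rightharpoonup j$ in $L^2$, with $-\operatorname{div}j=f$. Fix $e\in\mathbb R^3\otimes V$. The field $E\in e+\mathcal E$ is $e+\nabla\chi$ with $\chi\in H^1$ periodic, because $\hat E(k)=n\otimes v(k)$ for $k\ne0$ and $\hat\chi(k)=v(k)/(i|k|)$ does it. Let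
$$w_N(x)=e\cdot x+N^{-1}\chi(Nx),\qquad \nabla w_N(x)=E(Nx),$$
where $e\cdot x\in V$ contracts the $\mathbb R^3$ index. Then $w_N\to e\cdot x$ strongly in $L^2_{\rm loc}$, and periodic functions converge weakly to their averages, so $\nabla w_N\rightharpoonup e$ and $\mathsf L_N\nabla w_N=(\mathsf LE)(N\cdot)\rightharpoonup\mathsf L^*e$. Moreover $\mathsf L_N\nabla w_N$ is divergence free on $\mathbb R^3$.

Take a smooth compactly supported scalar function $\phi$. Since $\mathsf L_N$ is symmetric, $j_N\cdot\nabla w_N=\nabla u_N\cdot\mathsf L_N\nabla w_N$. Integrate $\phi$ times each side by parts. On the left,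
$$\int\phi\, j_N\cdot\nabla w_N=\langle f,\phi w_N\rangle-\int j_N\cdot(\nabla\phi\otimes w_N)\ \longrightarrow\ \langle f,\phi\, e\cdot x\rangle-\int j\cdot(\nabla\phi\otimes(e\cdot x))=\int\phi\,j\cdot e,$$
because $\phi w_N$ converges weakly in $H^1_0$ and $w_N$ strongly in $L^2$ on the support of $\phi$. On the right,
$$\int\phi\,\nabla u_N\cdot\mathsf L_N\nabla w_N=-\int(\nabla\phi\otimes u_N)\cdot\mathsf L_N\nabla w_N\ \longrightarrow\ -\int(\nabla\phi\otimes u)\cdot\mathsf L^*e=\int\phi\,\nabla u\cdot\mathsf L^*e .$$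
So $j\cdot e=\mathsf L^*\nabla u\cdot e$ for all $e$, that is, $j=\mathsf L^*\nabla u$. Thus $u$ solves the limit problem, whose solution is unique, and the whole sequence converges. $\square$

For problems other than gradients, (PH) will be an explicit assumption.

## 3. Jordan multialgebras and polycrystalline L-relations

Fix an isotropic $\mathsf L_0\in\mathrm{Sym}^+(\mathcal T)$ and set
$$\Gamma_0(n)=\Gamma(n)\big(\Gamma(n)\mathsf L_0\Gamma(n)\big)^{-1}\Gamma(n),$$
with the inverse taken on $\mathcal E_n$. Let $\bar\Gamma_0$ be its average over the sphere, which is isotropic, and let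
$$\mathsf A(n)=\Gamma_0(n)-\bar\Gamma_0,\qquad \mathscr A=\mathrm{span}\{\mathsf A(n):|n|=1\}.$$
The space $\mathscr A$ is $\mathrm{SO}(3)$-invariant. For $k\neq0$ we write $\mathsf A(k)=\mathsf A(k/|k|)$, so $\mathsf A(-k)=\mathsf A(k)$, and we set $\mathsf A(0)=0$. In the gradient case with $\mathsf L_0=\mathsf I$ we get $\Gamma_0=\Gamma$, $\bar\Gamma_0=\frac13\mathsf I$ and
$$\mathsf A(n)=(nn^T-\tfrac13I)\otimes I_V,\qquad\mathscr A=\mathrm{Sym}_0\otimes I_V, \tag{1}$$
where $\mathrm{Sym}_0$ is the space of traceless symmetric $3\times3$ matrices. (If $B\in\mathrm{Sym}_0$ has spectral decomposition $\sum\lambda_in_in_i^T$, then $B=\sum\lambda_i(n_in_i^T-\frac13I)$.)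

Material tensors are moved to new coordinates by
$$W(\mathsf L)=\big[(\mathsf L-\mathsf L_0)^{-1}+\bar\Gamma_0\big]^{-1},$$
extended by continuity. Since $\mathsf L_0$ and $\bar\Gamma_0$ are isotropic, $W(R\cdot\mathsf L)=R\cdot W(\mathsf L)$. In these coordinates the candidates for exact relations are linear subspaces.

**Definition 2 (chains).** Let $\Pi\subset\mathrm{Sym}(\mathcal T)$ be a subspace. It has the $k$-chain property if
$$\mathsf K_1\mathsf A_1\mathsf K_2\mathsf A_2\cdots\mathsf A_{k-1}\mathsf K_k+\mathsf K_k\mathsf A_{k-1}\cdots\mathsf A_1\mathsf K_1\in\Pi\qquad\text{for all }\mathsf K_i\in\Pi,\ \mathsf A_i\in\mathscr A.$$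
It is a Jordan $\mathscr A$-multialgebra if it has the 2-chain property $\mathsf K_1\mathsf A\mathsf K_2+\mathsf K_2\mathsf A\mathsf K_1\in\Pi$. It is reflexive if it has the 2-, 3- and 4-chain properties.

For example, the swap in Section 1 gives $\Pi=\{\mathsf K\in\mathrm{Sym}(\mathcal T):\mathsf KS=S\mathsf K\}$, with $S$ acting on $V=\mathbb R^2$. By (1), every $\mathsf A$ commutes with $S$, so all products of $\mathsf K$'s and $\mathsf A$'s do too, and $\Pi$ has all chain properties.

**Definition 3 (L-relations).** An L-relation is a set $\mathbb M=\{\mathsf L\in\mathrm{Sym}^+(\mathcal T):W(\mathsf L)\in\Pi\}$ with $\Pi$ a Jordan $\mathscr A$-multialgebra. It is a three-dimensional polycrystalline L-relation if $R\cdot\mathsf L\in\mathbb M$ for all $\mathsf L\in\mathbb M$ and $R\in\mathrm{SO}(3)$; by the equivariance of $W$ this is the same as requiring $\Pi$ to be $\mathrm{SO}(3)$-invariant.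

We quote four results. (a) The 2-chain property is necessary for an L-relation to be exact. (b) Reflexivity is sufficient: the L-relation of a reflexive Jordan $\mathscr A$-multialgebra is exact. (c) In two space dimensions the 3-chain property is also necessary, and there is a non-exact two-dimensional L-relation coupling 4 curl-free fields to 4 divergence-free fields, with $\dim\mathcal T=8$. (d) For three-dimensional multifield composites (several curl-free fields coupled to several divergence-free fields), all $\mathrm{SO}(3)$-invariant Jordan $\mathscr A$-multialgebras are reflexive. Only (b) is used in a proof below.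

**Conjecture.** All three-dimensional polycrystalline L-relations must be exact relations in the sense of Definition 1.

In other words, in three dimensions and with rotation invariance, the 2-chain test alone would decide. The answer is no.

**Theorem 1.** There are $\mathcal T,\rho,\mathcal E_n,\mathsf L_0$ as above, with $\dim\mathcal T=96$, where $E$ consists of gradients of 8 scalar and 8 vector potentials and $J$ is divergence free, and an $\mathrm{SO}(3)$-invariant Jordan $\mathscr A$-multialgebra $\Pi$ with $\dim\Pi=3$, whose L-relation is not G-closed. Hence the conjecture is false.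

**Theorem 2.** Assume (PH), and assume that $\mathsf A(n)=\iota(nn^T-\frac13I)$ for some linear $\iota:\mathrm{Sym}_0\to\mathrm{Sym}(\mathcal T)$. Let $\Pi$ be any Jordan $\mathscr A$-multialgebra, not necessarily $\mathrm{SO}(3)$-invariant. Then its L-relation is exact if and only if $\Pi$ is reflexive; the 3-chain and the 4-chain properties are both necessary.

**Theorem 3.** In the setting of Theorem 1 there is an $\mathrm{SO}(3)$-invariant subspace $\Pi'$, written out in Section 9, that has the 2- and 3-chain properties but not the 4-chain property, and its L-relation is not exact.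

## 4. The effective tensor as a power series

The plan is to compute $W(\mathsf L^*)$ in terms of $W(\mathsf L(x))$ and see whether it stays in $\Pi$. First, $W$ must make sense everywhere.

**Lemma 2.** The formula
$$W(\mathsf L)=(\mathsf L-\mathsf L_0)\big[\mathsf I+\bar\Gamma_0(\mathsf L-\mathsf L_0)\big]^{-1}\tag{2}$$
defines $W$ on all of $\mathrm{Sym}^+(\mathcal T)$, with values in $\mathrm{Sym}(\mathcal T)$. Conversely, if $\mathsf K$ is symmetric, $\mathsf I-\bar\Gamma_0\mathsf K$ is invertible and $\mathsf L=\mathsf L_0+\mathsf K(\mathsf I-\bar\Gamma_0\mathsf K)^{-1}$ is positive definite, then $W(\mathsf L)=\mathsf K$; both conditions hold for all small $\mathsf K$.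

*Proof.* When $\mathsf L-\mathsf L_0$ is invertible, (2) is the definition rewritten. So we must show that the bracket in (2) is invertible for every $\mathsf L\in\mathrm{Sym}^+$. From its definition $\Gamma_0\mathsf L_0\Gamma_0=\Gamma_0$, so $\mathsf L_0^{1/2}\Gamma_0(n)\mathsf L_0^{1/2}$ is symmetric and idempotent: it is the orthogonal projection onto $\mathsf L_0^{1/2}\mathcal E_n$, hence $\le\mathsf I$. Averaging, $\mathsf L_0^{1/2}\bar\Gamma_0\mathsf L_0^{1/2}\le\mathsf I$ and $\bar\Gamma_0\ge0$. This says $\|\bar\Gamma_0^{1/2}\mathsf L_0^{1/2}\|\le1$, so also $\bar\Gamma_0^{1/2}\mathsf L_0\bar\Gamma_0^{1/2}\le\mathsf I$. Since $XY$ and $YX$ have the same eigenvalues, the bracket has the same eigenvalues as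
$$\big(\mathsf I-\bar\Gamma_0^{1/2}\mathsf L_0\bar\Gamma_0^{1/2}\big)+\bar\Gamma_0^{1/2}\mathsf L\bar\Gamma_0^{1/2},$$
a sum of two nonnegative operators. If $v$ is in its kernel, both quadratic forms vanish at $v$. The second gives $\bar\Gamma_0^{1/2}v=0$, and then the first gives $|v|^2=0$. So the bracket is invertible. Symmetry of $W(\mathsf L)$ follows from $X(\mathsf I+\bar\Gamma_0X)^{-1}=(\mathsf I+X\bar\Gamma_0)^{-1}X$ with $X=\mathsf L-\mathsf L_0$.

For the converse, the same identity shows that $\mathsf L$ is symmetric. Further $\mathsf I+\bar\Gamma_0(\mathsf L-\mathsf L_0)=\mathsf I+\bar\Gamma_0\mathsf K(\mathsf I-\bar\Gamma_0\mathsf K)^{-1}=(\mathsf I-\bar\Gamma_0\mathsf K)^{-1}$, and (2) gives $W(\mathsf L)=\mathsf K$. $\square$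

**Lemma 3.** Let $\mathsf L$ be as in (PH), $\mathsf K(x)=W(\mathsf L(x))$, and suppose $\|\mathsf K\|_\infty\sup_n|\mathsf A(n)|<1$. Let $\widehat{\mathsf A}$ be the Fourier multiplier on periodic fields with symbol $\mathsf A(k)$, zero at $k=0$. Then
$$W(\mathsf L^*)=\sum_{m\ge0}(-1)^m\big\langle\mathsf K(\widehat{\mathsf A}\mathsf K)^m\big\rangle,\tag{3}$$
where each term is an operator applied to constants.

*Proof.* Let $E$ be the field of (PH) with average $e$ and $\tau=(\mathsf L-\mathsf L_0)E$. For $k\ne0$ we have $\Gamma\hat E=\hat E$, and since $J=\mathsf L_0E+\tau$, also $\Gamma(\mathsf L_0\hat E+\hat\tau)=0$. So $\Gamma\mathsf L_0\Gamma\hat E=-\Gamma\hat\tau$, that is, $\hat E=-\Gamma_0(n)\hat\tau$. Put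
$$\eta=E+\bar\Gamma_0\tau=[\mathsf I+\bar\Gamma_0(\mathsf L-\mathsf L_0)]E .$$
By (2), $\tau=\mathsf K\eta$. For $k\neq0$, $\hat\eta=-\mathsf A(k)\hat\tau$, and the average of $\eta$ is $h=e+\bar\Gamma_0\langle\tau\rangle$. Therefore
$$\eta=h-\widehat{\mathsf A}\mathsf K\eta,\qquad \langle\tau\rangle=\langle\mathsf K(\mathsf I+\widehat{\mathsf A}\mathsf K)^{-1}\rangle h,\tag{4}$$
where the inverse exists because $\widehat{\mathsf A}\mathsf K$ has norm less than $1$ on $L^2$. On the other hand $\langle\tau\rangle=\langle\mathsf LE\rangle-\mathsf L_0e=(\mathsf L^*-\mathsf L_0)e$, so $h=[\mathsf I+\bar\Gamma_0(\mathsf L^*-\mathsf L_0)]e$ and $\langle\tau\rangle=W(\mathsf L^*)h$. By Lemma 2 applied to $\mathsf L^*\in\mathrm{Sym}^+$, $h$ ranges over all of $\mathcal T$ as $e$ does. Expanding the inverse in (4) in a Neumann series gives (3). $\square$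

For $\mathsf K=\varepsilon\kappa$ with a trigonometric polynomial $\kappa=\sum_p\kappa_pe^{ip\cdot x}$ this reads
$$W(\mathsf L^*)=\sum_{m\ge0}(-1)^m\varepsilon^{m+1}C_m,\qquad C_m=\langle\kappa(\widehat{\mathsf A}\kappa)^m\rangle.\tag{5}$$
To read off $C_m$, let the factors act from right to left and add up frequencies; the total must be $0$. Since $\mathsf A$ is even,
$$\begin{aligned}C_0&=\kappa_0,\qquad C_1=\sum_p\kappa_p\mathsf A(p)\kappa_{-p},\qquad C_2=\sum_{p+q+r=0}\kappa_p\mathsf A(p)\kappa_q\mathsf A(r)\kappa_r,\\ C_3&=\sum_{p+q+r+s=0}\kappa_p\mathsf A(p)\kappa_q\mathsf A(p+q)\kappa_r\mathsf A(s)\kappa_s.\end{aligned}\tag{6}$$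
For instance, in $C_2$ the symbol in front of $\kappa_q$ is $\mathsf A(q+r)=\mathsf A(-p)=\mathsf A(p)$.

## 5. One scalar potential, and layered media

*One scalar potential.* Let $\mathcal T=\mathbb R^3$, $\mathcal E_n=\mathbb Rn$, $\mathsf L_0=I$, so $\mathscr A=\mathrm{Sym}_0$. As a representation, $\mathrm{Sym}(\mathbb R^3)=\mathbb RI\oplus\mathrm{Sym}_0$ with inequivalent irreducible summands, so there are four invariant subspaces. For $\Pi=\mathbb RI$, the 2-chain $IBI+IBI=2B$ leaves $\Pi$. For $\Pi=\mathrm{Sym}_0$, taking $\mathsf K_1=\mathsf K_2=\mathsf A=B=\operatorname{diag}(1,1,-2)$ gives $2B^3$, with trace $-12\ne0$. There remain $\Pi=0$, with $\mathbb M=\{\mathsf L_0\}$, and $\Pi=\mathrm{Sym}(\mathbb R^3)$, with $\mathbb M=\mathrm{Sym}^+$. Both are stable for trivial reasons, so the conjecture holds here.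

*Layers.* The first thing to try against a Jordan multialgebra $\Pi$ is the kind of composite from Section 1. Suppose $\mathsf K(x)\in\Pi$ depends on $n\cdot x$ only, and $\|\mathsf K\|_\infty|\mathsf A|\le\frac13$ with $\mathsf A=\mathsf A(n)$. On functions of $n\cdot x$ the multiplier is $\widehat{\mathsf A}f=\mathsf A(f-\langle f\rangle)$. With $t=\langle\tau\rangle$, the first equation in (4) becomes $(\mathsf I+\mathsf A\mathsf K)\eta=h+\mathsf At$, pointwise. So with
$$\mathsf S=\langle\mathsf K(\mathsf I+\mathsf A\mathsf K)^{-1}\rangle\quad\text{we get}\quad t=\mathsf S(h+\mathsf At),\qquad W(\mathsf L^*)=(\mathsf I-\mathsf S\mathsf A)^{-1}\mathsf S=\sum_{m\ge0}\mathsf S(\mathsf A\mathsf S)^m .$$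
The series converges, since $|\mathsf S||\mathsf A|\le\frac{1/3}{1-1/3}=\frac12$. Now the 2-chain property alone implies $\mathsf K(\mathsf A\mathsf K)^m\in\Pi$ for $\mathsf K\in\Pi$ and all $m$: by induction, with $\mathsf X=\mathsf K(\mathsf A\mathsf K)^{m-1}\in\Pi$, we have $\mathsf K\mathsf A\mathsf X+\mathsf X\mathsf A\mathsf K=2\mathsf K(\mathsf A\mathsf K)^m$. Hence $\mathsf S=\sum(-1)^m\langle\mathsf K(\mathsf A\mathsf K)^m\rangle\in\Pi$ and $W(\mathsf L^*)\in\Pi$. Such layers only ever produce words with one and the same $\mathsf A$, and the 2-chain property controls those. They cannot break an L-relation.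

The orders $C_0$ and $C_1$ are harmless for every composite with values in $\Pi$: $C_1=\frac12\sum_p(\kappa_p\mathsf A(p)\kappa_{-p}+\kappa_{-p}\mathsf A(p)\kappa_p)$ lies in $\Pi$ after complexification, and it is real. The first place where something can happen is $C_2$, with two different operators $\mathsf A(p)$, $\mathsf A(r)$.

## 6. Three waves with zero sum

We compute what $C_2$ leaves over modulo $\Pi$. Write $\{X\}=X+X^T$.

**Lemma 4.** Let $\Pi$ be a Jordan $\mathscr A$-multialgebra. Then
$$t(\mathsf K_1,\mathsf K_2,\mathsf K_3;\mathsf A,\mathsf A')=\{\mathsf K_1\mathsf A\mathsf K_2\mathsf A'\mathsf K_3\}\bmod\Pi$$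
is alternating in the $\mathsf K$'s and antisymmetric in $(\mathsf A,\mathsf A')$. So it defines a linear map $t(\mathsf K;\cdot)$ on $\Lambda^2\mathscr A$, and $\Pi$ has the 3-chain property exactly when $t=0$.

*Proof.* The operator $\mathsf X=\mathsf K_1\mathsf A\mathsf K_2+\mathsf K_2\mathsf A\mathsf K_1$ is in $\Pi$, so $\{\mathsf X\mathsf A'\mathsf K_3\}=\mathsf X\mathsf A'\mathsf K_3+\mathsf K_3\mathsf A'\mathsf X\in\Pi$. Thus $t$ changes sign when $\mathsf K_1,\mathsf K_2$ are exchanged. The same argument works for $\mathsf K_2,\mathsf K_3$, so $t$ is alternating. Since $\{X\}=\{X^T\}$,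
$$t(\mathsf K_1,\mathsf K_2,\mathsf K_3;\mathsf A,\mathsf A')=t(\mathsf K_3,\mathsf K_2,\mathsf K_1;\mathsf A',\mathsf A)=-t(\mathsf K_1,\mathsf K_2,\mathsf K_3;\mathsf A',\mathsf A),$$
because reversing three letters is an odd permutation. The last claim is the definition of a 3-chain. $\square$

Now let $k_1,k_2\in\mathbb Z^3$ be linearly independent, $k_3=-k_1-k_2$, and let
$$\kappa(x)=\sum_{j=1}^32\cos(k_j\cdot x)\,\mathsf K_j,\qquad\mathsf K_j\in\Pi,\quad\mathsf A_j=\mathsf A(k_j).$$
The Fourier coefficients are $\mathsf K_j$ at $\pm k_j$. Which triples from $\{\pm k_1,\pm k_2,\pm k_3\}$ have zero sum? If $k_j$ occurs with net multiplicity $m_j$, then $(m_1-m_3)k_1+(m_2-m_3)k_2=0$, so $m_1=m_2=m_3=m$. If $m=0$, each $k_j$ occurs as often with plus as with minus, so the number of terms is even, which three is not. So $m=\pm1$, and the triple is a permutation of $(k_1,k_2,k_3)$ or of its negative. Both families contribute the same, and (6) gives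
$$C_2=2\sum_{\sigma\in S_3}\mathsf K_{\sigma1}\mathsf A_{\sigma1}\mathsf K_{\sigma2}\mathsf A_{\sigma3}\mathsf K_{\sigma3}.\tag{7}$$
The reversed permutation $(\sigma3,\sigma2,\sigma1)$ gives the transposed term, so the sum in (7) is $\frac12\sum_\sigma\{\cdots\}$. By Lemma 4,
$$\tfrac12C_2\equiv\tfrac12\sum_\sigma\mathrm{sgn}(\sigma)\,t(\mathsf K;\mathsf A_{\sigma1}\wedge\mathsf A_{\sigma3})=t(\mathsf K;\mathsf A_1\wedge\mathsf A_3+\mathsf A_2\wedge\mathsf A_1+\mathsf A_3\wedge\mathsf A_2)\pmod\Pi.$$
Expanding the product,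
$$\mathsf A_1\wedge\mathsf A_3+\mathsf A_2\wedge\mathsf A_1+\mathsf A_3\wedge\mathsf A_2=-(\mathsf A_1-\mathsf A_3)\wedge(\mathsf A_2-\mathsf A_3).\tag{8}$$
So three waves with zero sum in different directions detect the totally antisymmetric part of the 3-chains, the part that layers miss.

We therefore want operators $\mathsf K_i$ whose products are as antisymmetric as possible. The cheapest way to satisfy the 2-chain property is $\mathsf K_i\mathsf A\mathsf K_j=-\mathsf K_j\mathsf A\mathsf K_i$, which makes every 2-chain zero, while $\mathsf K_1\mathsf A\mathsf K_2\mathsf A'\mathsf K_3$ stays nonzero. Multiplication by vectors in an exterior algebra behaves exactly like this. Invariance is cheapest if the $\mathsf K_i$ are isotropic.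

Here a direct attempt stops. Take scalar potentials, $\mathcal T=\mathbb R^3\otimes V$ with trivial action on $V$, and $\mathsf L_0=\mathsf I$. Isotropic symmetric operators have the form $\mathsf K=I\otimes S$ with $S$ symmetric, and $\mathsf A=B\otimes I$. Then $\mathsf K\mathsf A\mathsf K=B\otimes S^2$, and $S^2=0$ forces $S=0$: a real symmetric matrix is not nilpotent.

The way out is to have an indefinite form between the two factors. If $B\otimes I$ could be replaced by $B\otimes J$ with $J$ symmetric and indefinite, then symmetric $S$ with $SJS=0$ exist: for $S=\begin{pmatrix}0&0\\0&1\end{pmatrix}$ and $J=\begin{pmatrix}0&1\\1&0\end{pmatrix}$ we have $SJS=0$. Two things are needed: an exterior algebra in which multiplication, corrected by such a $J$, is symmetric; and a way to see a minus sign in $B\otimes I_V$. The second comes from letting $\mathrm{SO}(3)$ act on the field index $V$.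

## 7. An exterior algebra of symmetric operators

Let $\mathcal W=\Lambda^\bullet\mathbb R^4$, of dimension $16$, with the standard inner product and orthonormal basis $e_I$. Write $m_\alpha\omega=\alpha\wedge\omega$. Reversal $\omega\mapsto\tilde\omega$ reverses the order of the factors; it is multiplication by $(-1)^{k(k-1)/2}$ on $\Lambda^k$, so the signs for $k=0,\dots,4$ are $+,+,-,-,+$, and $\widetilde{\omega\wedge\eta}=\tilde\eta\wedge\tilde\omega$. Let $b(\omega,\eta)$ be the coefficient of $e_{1234}$ in $\tilde\omega\wedge\eta$, and define $J$ on $\mathcal W$ by $b(\omega,\eta)=\langle\omega,J\eta\rangle$.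

**Lemma 5.** $J$ is symmetric, $J^2=I$, $\operatorname{tr}J=0$, and
$$(m_\alpha J)^T=m_{\tilde\alpha}J\qquad(\alpha\in\mathcal W).\tag{9}$$
With the spectral projections $P_\pm$ of $J$ and $\mathcal W_\pm=P_\pm\mathcal W$ we have $\dim\mathcal W_\pm=8$.

*Proof.* Since $\tilde\eta\wedge\omega$ is the reversal of $\tilde\omega\wedge\eta$ and $\tilde e_{1234}=e_{1234}$, $b$ is symmetric, and so is $J$. The number $b(e_I,e_{I'})$ is $\pm1$ if $I'$ is the complement of $I$ and $0$ otherwise. So $J$ is a signed permutation matrix, hence orthogonal; with symmetry, $J^2=I$. No $I$ is its own complement, so $\operatorname{tr}J=0$, and both eigenvalues $\pm1$ have multiplicity $8$. Next, $\widetilde{\alpha\wedge\omega}\wedge\eta=\tilde\omega\wedge\tilde\alpha\wedge\eta$, so $b(m_\alpha\omega,\eta)=b(\omega,m_{\tilde\alpha}\eta)$. In terms of $J$ this is $m_\alpha^TJ=Jm_{\tilde\alpha}$, so $m_\alpha^T=Jm_{\tilde\alpha}J$ and $(m_\alpha J)^T=Jm_\alpha^T=m_{\tilde\alpha}J$. $\square$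

In $\Lambda^\bullet\mathbb R^1$ with basis $1,e_1$, the same recipe gives for $J$ the swap and for $m_{e_1}J$ the matrix $\operatorname{diag}(0,1)$, which is the $2\times2$ example above. We need three anticommuting vectors, so at least $\mathbb R^3$. In $\mathbb R^3$ the top element has $\tilde e_{123}=-e_{123}$, which makes $b$ antisymmetric. In $\mathbb R^4$ the sign is right.

*The physical problem.* Let
$$V=\mathcal W_+\oplus(\mathbb R^3\otimes\mathcal W_-),\qquad\mathcal T=\mathbb R^3\otimes V,\qquad\rho(R)=R\otimes\rho_V(R),\qquad\mathcal E_n=n\otimes V,$$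
where $\mathrm{SO}(3)$ acts trivially on $\mathcal W_\pm$ and in the standard way on $\mathbb R^3$. So $E=\nabla u$, where $u$ consists of 8 scalar and 8 vector potentials, $\operatorname{div}J=0$ for the flux $J$ (from here on the letter $J$ is otherwise the operator of Lemma 5), and $\dim\mathcal T=3(8+24)=96$. The projection $\Gamma(n)=nn^T\otimes I_V$ is equivariant. With $\mathsf L_0=\mathsf I$, (1) holds: $\bar\Gamma_0=\frac13\mathsf I$ and $\mathscr A=\mathrm{Sym}_0\otimes I_V$.

*The embedding that produces the sign.* In the part $\mathbb R^3\otimes\mathbb R^3\otimes\mathcal W_-$ of $\mathcal T$ read $\mathbb R^3\otimes\mathbb R^3$ as $3\times3$ matrices, the first factor (the gradient index) being the row index. Rotations act by $M\mapsto RMR^T$, and $B\otimes I_V$ acts by $M\mapsto BM$. Let $[a]_\times$ be the matrix of $x\mapsto a\times x$, and define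
$$\varphi:\mathbb R^3\otimes\mathcal W\to\mathcal T,\qquad\varphi(a\otimes w)=a\otimes P_+w\ \oplus\ [a]_\times\otimes P_-w .$$

**Lemma 6.** $\varphi$ is injective, $\rho(R)\varphi=\varphi(R\otimes I)$, and for $B\in\mathrm{Sym}_0$
$$\varphi^T(B\otimes I_V)\varphi=B\otimes J.\tag{10}$$

*Proof.* Injectivity holds because $a\mapsto[a]_\times$ is injective and $\mathcal W=\mathcal W_+\oplus\mathcal W_-$. Equivariance is $[Ra]_\times=R[a]_\times R^T$. For (10) compute
$$\langle\varphi(a\otimes w),(B\otimes I_V)\varphi(a'\otimes w')\rangle=(a\cdot Ba')\langle w,P_+w'\rangle+\operatorname{tr}([a]_\times^TB[a']_\times)\langle w,P_-w'\rangle.$$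
From $a'\times(a\times x)=a(a'\cdot x)-x(a\cdot a')$ we have $[a']_\times[a]_\times=aa'^T-(a\cdot a')I$. Since $[a]_\times^T=-[a]_\times$ and $\operatorname{tr}B=0$,
$$\operatorname{tr}([a]_\times^TB[a']_\times)=-\operatorname{tr}(B[a']_\times[a]_\times)=-\operatorname{tr}(Baa'^T)=-a\cdot Ba' .$$
So the right side is $(a\cdot Ba')\langle w,(P_+-P_-)w'\rangle=\langle a\otimes w,(B\otimes J)(a'\otimes w')\rangle$. $\square$

**Lemma 7.** For a $3\times3$ matrix $M$ and $\alpha\in\mathcal W$ put $\mathsf T(M,\alpha)=\varphi(M\otimes m_\alpha J)\varphi^T$. Then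
$$\mathsf T(M,\alpha)^T=\mathsf T(M^T,\tilde\alpha),\qquad R\cdot\mathsf T(M,\alpha)=\mathsf T(RMR^T,\alpha),\tag{11}$$
$$\mathsf T(M,\alpha)(B\otimes I_V)\mathsf T(N,\beta)=\mathsf T(MBN,\alpha\wedge\beta)\qquad(B\in\mathrm{Sym}_0),\tag{12}$$
and $M\otimes\alpha\mapsto\mathsf T(M,\alpha)$ extends to an injective linear map on $\mathbb R^{3\times3}\otimes\mathcal W$.

*Proof.* The first part of (11) is (9), and the second is the equivariance of $\varphi$. By (10), the left side of (12) is $\varphi\,(MBN\otimes m_\alpha J\,J\,m_\beta J)\,\varphi^T$, and $J^2=I$, $m_\alpha m_\beta=m_{\alpha\wedge\beta}$. For injectivity, suppose $\varphi X\varphi^T=0$ with $X=\sum M_i\otimes m_{\alpha_i}J$. Since $\varphi$ is injective and $\varphi^T$ is surjective, $X=0$. Cancel $J$ and apply the result to $x\otimes1$: $\sum M_ix\otimes\alpha_i=0$ for all $x$, so $\sum M_i\otimes\alpha_i=0$. $\square$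

## 8. A three-dimensional rotation-invariant multialgebra that is not exact

*Proof of Theorem 1.* We work in the problem of Section 7.

**Step 1: the multialgebra.** Let $\mathsf K_j=\mathsf T(I,e_j)$ for $j=1,2,3$ and $\Pi=\mathrm{span}\{\mathsf K_1,\mathsf K_2,\mathsf K_3\}$, which has dimension $3$ by injectivity. By (11), and since $\tilde e_j=e_j$, the $\mathsf K_j$ are symmetric and isotropic, so $\Pi$ is $\mathrm{SO}(3)$-invariant. For $\mathsf A=B\otimes I_V$, (12) gives
$$\mathsf K_i\mathsf A\mathsf K_j+\mathsf K_j\mathsf A\mathsf K_i=\mathsf T(B,e_i\wedge e_j+e_j\wedge e_i)=0 .$$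
So $\Pi$ is an $\mathrm{SO}(3)$-invariant Jordan $\mathscr A$-multialgebra, and $\mathbb M=\{\mathsf L\in\mathrm{Sym}^+(\mathcal T):W(\mathsf L)\in\Pi\}$ is a three-dimensional polycrystalline L-relation.

**Step 2: the composite.** We choose a periodic medium in $\mathbb M$ made of three waves with zero sum. Let
$$\kappa(x)=2\cos x_1\,\mathsf K_1+2\cos x_2\,\mathsf K_2+2\cos(x_1+x_2)\,\mathsf K_3,\qquad\mathsf L=\mathsf I+\varepsilon\kappa(\mathsf I-\tfrac13\varepsilon\kappa)^{-1},$$
with $\varepsilon>0$ such that $\varepsilon\|\kappa\|_\infty\le\frac12$. Then $|\mathsf L-\mathsf I|\le\frac{1/2}{1-1/6}=\frac35<1$, so $\mathsf L(x)\in\mathrm{Sym}^+$, and by Lemma 2 (with $\bar\Gamma_0=\frac13\mathsf I$) $W(\mathsf L(x))=\varepsilon\kappa(x)\in\Pi$. The function $\mathsf L$ is continuous and periodic, so the tensors $\mathsf L(Nx)$ take values in a compact subset of $\mathbb M$. By Lemma 1 they G-converge to the constant $\mathsf L^*$. Since $|\mathsf A(n)|\le\frac23$, we have $\|\varepsilon\kappa\|_\infty\sup|\mathsf A|\le\frac13$,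 so Lemma 3 and (5) apply.

**Step 3: the series terminates.** The coefficients of $\kappa$ are $\mathsf K_j$ at $\pm k_j$ with $k_1=(1,0,0)$, $k_2=(0,1,0)$, $k_3=-(1,1,0)$. Put $n_j=k_j/|k_j|$, $B_j=n_jn_j^T-\frac13I$ and $\mathsf A_j=B_j\otimes I_V$. There is no constant term, so $C_0=0$. Next, $C_1=2\sum_j\mathsf K_j\mathsf A_j\mathsf K_j=2\sum_j\mathsf T(B_j,e_j\wedge e_j)=0$. For $m\ge3$, by (12) every term of $C_m$ contains a wedge product of $m+1\ge4$ vectors from the three-dimensional space $\mathrm{span}(e_1,e_2,e_3)$, so $C_m=0$.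

**Step 4: the third-order term.** By (7) and (12),
$$C_2=2\sum_{\sigma\in S_3}\mathsf T(B_{\sigma1}B_{\sigma3},\,e_{\sigma1}\wedge e_{\sigma2}\wedge e_{\sigma3})=2\,\mathsf T(Z,e_{123}),\qquad Z=\sum_\sigma\mathrm{sgn}(\sigma)B_{\sigma1}B_{\sigma3}.$$
Pairing each permutation with its reversal,
$$Z=(B_1B_3-B_3B_1)+(B_2B_1-B_1B_2)+(B_3B_2-B_2B_3).$$
Multiples of $I$ drop out of commutators, and everything happens in the $x_1x_2$-block, where $B_j+\frac13I$ equals
$$\begin{pmatrix}1&0\\0&0\end{pmatrix},\qquad\begin{pmatrix}0&0\\0&1\end{pmatrix},\qquad\frac12\begin{pmatrix}1&1\\1&1\end{pmatrix}\qquad(j=1,2,3).$$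
The first two commute. Further,
$$B_1B_3-B_3B_1=\frac12\begin{pmatrix}1&1\\0&0\end{pmatrix}-\frac12\begin{pmatrix}1&0\\1&0\end{pmatrix}=\frac12\begin{pmatrix}0&1\\-1&0\end{pmatrix},$$
$$B_3B_2-B_2B_3=\frac12\begin{pmatrix}0&1\\0&1\end{pmatrix}-\frac12\begin{pmatrix}0&0\\1&1\end{pmatrix}=\frac12\begin{pmatrix}0&1\\-1&0\end{pmatrix}.$$
So in the standard basis of $\mathbb R^3$, $Z$ has the entries $Z_{12}=1$, $Z_{21}=-1$ and zeros elsewhere.

**Step 5: conclusion.** By (5), exactly,
$$W(\mathsf L^*)=2\varepsilon^3\,\mathsf T(Z,e_{123}).$$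
Elements of $\Pi$ are $\mathsf T(I,\alpha)$ with $\alpha\in\mathrm{span}(e_1,e_2,e_3)$. By injectivity in Lemma 7, $\mathsf T(Z,e_{123})$ with $Z\ne0$ is not one of them. So $W(\mathsf L^*)\notin\Pi$ and $\mathsf L^*\notin\mathbb M$: the set $\mathbb M$ is not G-closed, hence not an exact relation. $\blacksquare$

This does not contradict result (d): there $\mathrm{SO}(3)$ acts trivially on the index labelling the fields, and here it acts nontrivially on $V$.

*A 48-dimensional variant, assuming (PH).* The sign can also be produced by mixing two kinds of constraints. Let $\mathcal T=\mathbb R^3\otimes\mathcal W$ with $\rho(R)=R\otimes I$ and $\mathcal E_n=n\otimes\mathcal W_+\oplus n^\perp\otimes\mathcal W_-$. So $E$ consists of 8 curl-free and 8 divergence-free fields, and the flux of 8 divergence-free and 8 curl-free fields. With $\mathsf L_0=\mathsf I$ we get $\Gamma_0(n)=nn^T\otimes P_++(I-nn^T)\otimes P_-$, $\bar\Gamma_0=I\otimes(\frac13P_++\frac23P_-)$ and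
$$\mathsf A(n)=(nn^T-\tfrac13I)\otimes P_+-(nn^T-\tfrac13I)\otimes P_-=(nn^T-\tfrac13I)\otimes J .$$
Put $\mathsf T(M,\alpha)=M\otimes m_\alpha J$. Then (11), (12) and injectivity hold with $B\otimes J$ in place of $B\otimes I_V$, since $m_\alpha J\,J\,m_\beta J=m_{\alpha\wedge\beta}J$. Steps 1 to 5 go through with $\mathsf L=\mathsf I+\varepsilon\kappa(\mathsf I-\varepsilon\bar\Gamma_0\kappa)^{-1}$ and $\varepsilon$ small. So the conclusion of (d) already fails when $E$ mixes curl-free and divergence-free fields.

## 9. A multialgebra that fails only the 4-chain property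

One may ask whether adding the 3-chain property repairs the conjecture. The calculus of Lemma 7 gives an example where it does not. In the problem of Section 7, let $\Pi'$ be the direct sum of three spaces of operators:

1. $\mathsf T(I,\alpha)$ with $\alpha\in\Lambda^1\mathbb R^4$;
2. the span of all $\mathsf T(M,\beta)$ with $M^T=-M$, $\beta\in\Lambda^3\mathbb R^4$;
3. $\mathsf T(B,e_{1234})$ with $B\in\mathrm{Sym}_0$.

Theorem 3 says that $\Pi'$ is $\mathrm{SO}(3)$-invariant, has the 2- and 3-chain properties but not the 4-chain property, and that its L-relation is not exact.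

*Proof of Theorem 3, using Theorem 2.* Recall that reversal is $+$ on $\Lambda^1,\Lambda^4$ and $-$ on $\Lambda^3$. By (11) all these operators are symmetric; in type 2 the two signs cancel. Conjugation by $R$ preserves $I$, antisymmetry and $\mathrm{Sym}_0$, so $\Pi'$ is $\mathrm{SO}(3)$-invariant. Products of total degree above $4$ vanish, so by (12) only the following chains can be nonzero. In each, $B,B_1,B_2,\dots\in\mathrm{Sym}_0$.

**2-chains.** Two elements of type 1 give $\mathsf T(B,\alpha\wedge\alpha'+\alpha'\wedge\alpha)=0$. Types 1 and 2 give $\mathsf T(BM,\alpha\wedge\beta)+\mathsf T(MB,\beta\wedge\alpha)=\mathsf T(BM-MB,\alpha\wedge\beta)$, because $\beta\wedge\alpha=-\alpha\wedge\beta$ for degrees $3$ and $1$. The matrix $BM-MB$ is traceless, and $(BM-MB)^T=-MB+BM$, so it is in $\mathrm{Sym}_0$. The result is of type 3.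

**3-chains.** Only three elements of type 1 matter. The chain is $\mathsf T(B_1B_2-B_2B_1,\alpha_1\wedge\alpha_2\wedge\alpha_3)$, the minus sign coming from the reversal of degree 3. The commutator of two symmetric matrices is antisymmetric, so the chain is of type 2.

**4-chains.** With $\alpha_i=e_i$ and all three matrices equal to $B=\operatorname{diag}(1,1,-2)$, the chain is $\mathsf T(2B^3,e_{1234})$, the reversal having sign $+$ in degree 4. Since $\operatorname{tr}B^3=-6\neq0$, Lemma 7 shows that this is not in $\Pi'$.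

By (1), the hypothesis of Theorem 2 holds with $\iota(B)=B\otimes I_V$, and (PH) holds by Lemma 1. Since $\Pi'$ is not reflexive, Theorem 2 says that its L-relation is not exact. $\blacksquare$

## 10. Exactness and reflexivity when $\mathsf A(n)$ is linear in $n\otimes n$

It remains to prove Theorem 2. Its hypothesis is satisfied in two families. For $\mathcal E_n=n\otimes V$ and $\mathsf L_0=I\otimes\Lambda$ one has $\Gamma\mathsf L_0\Gamma=nn^T\otimes\Lambda$, so $\mathsf A(n)=(nn^T-\frac13I)\otimes\Lambda^{-1}$ and $\iota(B)=B\otimes\Lambda^{-1}$. For the mixed problem $\mathcal E_n=n\otimes\mathcal W_+\oplus n^\perp\otimes\mathcal W_-$ with trivial action on the field index and any isotropic $\mathsf L_0=I\otimes\Lambda$, the cross terms of $\Gamma\mathsf L_0\Gamma$ vanish because $nn^T(I-nn^T)=0$. Then $\Gamma_0=nn^T\otimes\Lambda_+^{-1}+(I-nn^T)\otimes\Lambda_-^{-1}$, where $\Lambda_\pm=P_\pm\Lambda P_\pm$ is inverted on $\mathcal W_\pm$, and $\iota(B)=B\otimes(\Lambda_+^{-1}-\Lambda_-^{-1})$.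

*Representation theory to recall.* $V_\ell$ is the complex irreducible representation of $\mathrm{SO}(3)$ of dimension $2\ell+1$. Say that a vector has weight $m$ if rotation by $\theta$ about the third axis multiplies it by $e^{-im\theta}$. Each weight $m=-\ell,\dots,\ell$ occurs once in $V_\ell$, and the ladder operators $L_\pm$ in the complexified Lie algebra send a vector of weight $m$ to a nonzero vector of weight $m\pm1$ (to zero beyond $\pm\ell$). The homogeneous polynomials of degree $\ell$ in $x\in\mathbb C^3$, modulo multiples of $|x|^2=x_1^2+x_2^2+x_3^2$, form a copy of $V_\ell$. The space $\mathrm{Sym}_0\otimes\mathbb C$, with $B\mapsto RBR^T$, is $V_2$. Let $(f_1,f_2,f_3)$ be the standard basis of $\mathbb R^3$, $\zeta=f_1+if_2$, and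
$$\epsilon_2=\zeta\zeta^T,\qquad\epsilon_{-2}=\bar\zeta\bar\zeta^T .$$
Rotation by $\theta$ multiplies $\zeta$ by $e^{-i\theta}$, so these have weights $\pm2$. Complete them to a weight basis $\epsilon_2,\epsilon_1,\epsilon_0,\epsilon_{-1},\epsilon_{-2}$. For $n=(\cos\theta,\sin\theta,0)=\frac12(e^{-i\theta}\zeta+e^{i\theta}\bar\zeta)$ and $s=e^{2i\theta}$, the relation $\zeta\bar\zeta^T+\bar\zeta\zeta^T=2\operatorname{diag}(1,1,0)$ gives
$$nn^T-\tfrac13I=\tfrac14(\bar s\,\epsilon_2+s\,\epsilon_{-2})+D,\qquad D=\operatorname{diag}(\tfrac16,\tfrac16,-\tfrac13).\tag{13}$$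

*Proof of Theorem 2.* The "if" part is the quoted result (b). Assume from now on that $\mathbb M$ is exact.

**Step 1: what exactness says about waves.** The aim is the two conditions (14). Let $\kappa$ be a real $\Pi$-valued trigonometric polynomial with frequencies in $\mathbb Z^3$. For small $\varepsilon>0$, $\mathsf L_\varepsilon=\mathsf L_0+\varepsilon\kappa(\mathsf I-\varepsilon\bar\Gamma_0\kappa)^{-1}$ takes values in a compact subset of $\mathbb M$ by Lemma 2, so (PH) and exactness give $W(\mathsf L^*_\varepsilon)\in\Pi$. By (5) this is a convergent power series in $\varepsilon$. A linear functional vanishing on $\Pi$ vanishes on the series for all small $\varepsilon>0$, hence on each coefficient. So $C_m(\kappa)\in\Pi$ for every $m$. The coefficient of $t_1\cdots t_{m+1}$ in $C_m(\sum_jt_j\kappa^{(j)})$ is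
$$\sum_{\sigma\in S_{m+1}}\big\langle\kappa^{(\sigma1)}\widehat{\mathsf A}\,\kappa^{(\sigma2)}\cdots\widehat{\mathsf A}\,\kappa^{(\sigma(m+1))}\big\rangle,$$
and it lies in $\Pi$ for real $\Pi$-valued $\kappa^{(j)}$, hence in $\Pi\otimes\mathbb C$ for complex $\Pi\otimes\mathbb C$-valued ones, by multilinearity. Insert $\kappa^{(j)}=\mathsf K_je^{ik_j\cdot x}$ with $\mathsf K_j\in\Pi$, $k_j\in\mathbb Z^3$, $\sum k_j=0$. Reading off symbols as in (6), and writing $\mathsf A_j=\mathsf A(k_j)$, $\mathsf A_{ij}=\mathsf A(k_i+k_j)$, we get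
$$\sum_{\sigma\in S_3}\mathsf K_{\sigma1}\mathsf A_{\sigma1}\mathsf K_{\sigma2}\mathsf A_{\sigma3}\mathsf K_{\sigma3}\in\Pi,\qquad\sum_{\sigma\in S_4}\mathsf K_{\sigma1}\mathsf A_{\sigma1}\mathsf K_{\sigma2}\mathsf A_{\sigma1\,\sigma2}\mathsf K_{\sigma3}\mathsf A_{\sigma4}\mathsf K_{\sigma4}\in\Pi.\tag{14}$$
These operators are real, so they are in $\Pi$ itself. As functions of the $k_j$ they are homogeneous of degree $0$, so (14) holds for rational $k_j$ with zero sum. They are continuous where all $k_j\ne0$ and all $k_i+k_j\ne0$. Rational tuples with zero sum are dense, so (14) holds for all such real $k_j$ with zero sum.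

**Step 2: the 3-chain property.** We show that the map $t$ of Lemma 4 vanishes. As in Section 6, the first sum in (14) is $\frac12\sum_\sigma\{\cdots\}$, and with (8) the condition becomes
$$t\big(\mathsf K;(\mathsf A_1-\mathsf A_3)\wedge(\mathsf A_2-\mathsf A_3)\big)=0.$$
Put $B_j=n_jn_j^T-\frac13I$, so $\mathsf A_j=\iota(B_j)$. Let $\Omega\subset\Lambda^2\mathrm{Sym}_0$ be the span of all $(B_1-B_3)\wedge(B_2-B_3)$ with $k_j\neq0$, $\sum k_j=0$. Then $t(\mathsf K;\cdot)$ composed with $\Lambda^2\iota$ vanishes on $\Omega$. Since $\iota$ maps onto $\mathscr A$, it is enough to show $\Omega=\Lambda^2\mathrm{Sym}_0$.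

The admissible triples are a rotation-invariant set, so $\Omega$ is $\mathrm{SO}(3)$-invariant and $\Omega_{\mathbb C}$ is stable under $L_\pm$. Take three pairwise nonparallel vectors $k_j$ in the $x_1x_2$-plane with zero sum. By (13),
$$(B_1-B_3)\wedge(B_2-B_3)=\tfrac1{16}\big[(\bar s_1-\bar s_3)(s_2-s_3)-(s_1-s_3)(\bar s_2-\bar s_3)\big]\,\epsilon_2\wedge\epsilon_{-2}.$$
The bracket vanishes only if $(s_1-s_3)/(s_2-s_3)$ is real, that is, if $s_1,s_2,s_3$ are collinear; but they are three distinct points of a circle. So $\epsilon_2\wedge\epsilon_{-2}\in\Omega_{\mathbb C}$. Since $L_+\epsilon_2=0$, applying $L_+$ repeatedly gives, up to nonzero factors, $\epsilon_2\wedge\epsilon_{-1}$, $\epsilon_2\wedge\epsilon_0$, $\epsilon_2\wedge\epsilon_1$. Next, $L_-(\epsilon_2\wedge\epsilon_0)$ is a combination of $\epsilon_1\wedge\epsilon_0$, with nonzero coefficient, and of $\epsilon_2\wedge\epsilon_{-1}$, already obtained; so $\epsilon_1\wedge\epsilon_0\in\Omega_{\mathbb C}$. Then $L_-(\epsilon_1\wedge\epsilon_0)$ is a nonzero multiple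 of $\epsilon_1\wedge\epsilon_{-1}$, because $\epsilon_0\wedge\epsilon_0=0$. Exchanging the roles of $L_+$ and $L_-$ gives $\epsilon_{-2}\wedge\epsilon_1$, $\epsilon_{-2}\wedge\epsilon_0$, $\epsilon_{-2}\wedge\epsilon_{-1}$ and $\epsilon_{-1}\wedge\epsilon_0$. These are all ten basis bivectors, so $\Omega=\Lambda^2\mathrm{Sym}_0$, $t=0$, and $\Pi$ has the 3-chain property.

**Step 3: symmetries of 4-chains.** We reduce the 4-chain property to a statement about $S^3\mathrm{Sym}_0$. Let
$$q(\mathsf K_1,\mathsf K_2,\mathsf K_3,\mathsf K_4;\mathsf A,\mathsf A',\mathsf A'')=\{\mathsf K_1\mathsf A\mathsf K_2\mathsf A'\mathsf K_3\mathsf A''\mathsf K_4\}\bmod\Pi .$$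
If two adjacent factors are replaced by $\mathsf K_i\mathsf A\mathsf K_{i+1}+\mathsf K_{i+1}\mathsf A\mathsf K_i\in\Pi$ (with the operator standing between them), the 4-chain becomes a 3-chain, which lies in $\Pi$ by Step 2. So $q$ is alternating in the $\mathsf K$'s. Moreover $\mathsf X=\{\mathsf K_1\mathsf A\mathsf K_2\mathsf A'\mathsf K_3\}\in\Pi$ by Step 2, so $\{\mathsf X\mathsf A''\mathsf K_4\}\in\Pi$ by the 2-chain property, that is,
$$q(\mathsf K_1,\mathsf K_2,\mathsf K_3,\mathsf K_4;\mathsf A,\mathsf A',\mathsf A'')+q(\mathsf K_3,\mathsf K_2,\mathsf K_1,\mathsf K_4;\mathsf A',\mathsf A,\mathsf A'')=0 .$$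
Exchanging $\mathsf K_1$ and $\mathsf K_3$ costs a sign, so $q$ is symmetric in $\mathsf A,\mathsf A'$. In the same way, from $\{\mathsf K_1\mathsf A\{\mathsf K_2\mathsf A'\mathsf K_3\mathsf A''\mathsf K_4\}\}\in\Pi$, it is symmetric in $\mathsf A',\mathsf A''$. So $q$ defines a linear map $q(\mathsf K;\cdot)$ on $S^3\mathscr A$.

In the second sum of (14), reversing $\sigma$ gives the transposed term, because $\mathsf A_{\sigma4\,\sigma3}=\mathsf A_{\sigma1\,\sigma2}$ when $\sum k_j=0$. So the sum is $\frac12\sum_\sigma\{\cdots\}$ and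
$$0=\tfrac12\sum_{\sigma\in S_4}\mathrm{sgn}(\sigma)\,q(\mathsf K;\mathsf A_{\sigma1}\mathsf A_{\sigma1\,\sigma2}\mathsf A_{\sigma4}).$$
Group the permutations by the pairing $\{\sigma1,\sigma2\}\,|\,\{\sigma3,\sigma4\}$. For the pairing $12|34$, the four $\sigma$ with $\{\sigma1,\sigma2\}=\{1,2\}$ are $1234$, $2134$, $1243$, $2143$ with signs $+,-,-,+$. They add up to
$$\mathsf A_{12}(\mathsf A_1\mathsf A_4-\mathsf A_2\mathsf A_4-\mathsf A_1\mathsf A_3+\mathsf A_2\mathsf A_3)=\mathsf A_{12}(\mathsf A_1-\mathsf A_2)(\mathsf A_4-\mathsf A_3).$$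
For $13|24$, the permutations $1324$, $3124$, $1342$, $3142$ have signs $-,+,+,-$ and give $-\mathsf A_{13}(\mathsf A_1-\mathsf A_3)(\mathsf A_4-\mathsf A_2)$. For $14|23$, the permutations $1423$, $4123$, $1432$, $4132$ have signs $+,-,-,+$ and give $\mathsf A_{14}(\mathsf A_1-\mathsf A_4)(\mathsf A_3-\mathsf A_2)$. The twelve permutations with the other pair first are the reversals of these. Reversal of four letters is even, and it only exchanges $\mathsf A_{\sigma1}$ and $\mathsf A_{\sigma4}$, so they repeat the same products. Hence $q(\mathsf K;Q)=0$ with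
$$Q=\mathsf A_{12}(\mathsf A_1-\mathsf A_2)(\mathsf A_4-\mathsf A_3)-\mathsf A_{13}(\mathsf A_1-\mathsf A_3)(\mathsf A_4-\mathsf A_2)+\mathsf A_{14}(\mathsf A_1-\mathsf A_4)(\mathsf A_3-\mathsf A_2).\tag{15}$$
Pull back by $\iota$: read (15) in $S^3\mathrm{Sym}_0$ with $B$'s in place of $\mathsf A$'s, and let $\Omega_3$ be the span of all such $Q$, with $\sum k_j=0$, all $k_j\ne0$ and all $k_i+k_j\neq0$. It is $\mathrm{SO}(3)$-invariant, and $q(\mathsf K;\cdot)$ pulled back by $\iota$ vanishes on it. As $\iota$ maps onto $\mathscr A$, the 4-chain property follows once $\Omega_3=S^3\mathrm{Sym}_0$.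

**Step 4: decomposing $S^3\mathrm{Sym}_0$.** We need to know which pieces to look for. The weights of $S^3V_2$ are sums of three elements of $\{-2,\dots,2\}$ with repetition. The numbers of such multisets with sum $6,5,4,3,2,1,0$ are $1,1,2,3,4,4,5$. Taking differences,
$$S^3V_2=V_6\oplus V_4\oplus V_3\oplus V_2\oplus V_0,$$
with dimension $13+9+7+5+1=35$, and no summand repeats. So $\Omega_3\otimes\mathbb C$ is a sum of some of these five summands, and by Schur's lemma it contains $V_j$ as soon as some equivariant linear map $S^3V_2\to V_j$ does not vanish on it. Every equivariant map $F$ that is homogeneous cubic in $A\in\mathrm{Sym}_0\otimes\mathbb C$ gives such a linear map, determined by $A^3\mapsto F(A)$. Its value on $\epsilon_2^2\epsilon_{-2}$ is $\frac13$ of the coefficient of $a^2c$ in $F(a\epsilon_2+c\epsilon_{-2})$, since $(a\epsilon_2+c\epsilon_{-2})^3$ contains $3a^2c\,\epsilon_2^2\epsilon_{-2}$.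

**Step 5: the summands $V_6,V_4,V_3,V_2$.** First we find a usable element of $\Omega_3\otimes\mathbb C$. Take
$$k_1=(1,0,0),\quad k_2=(0,1,0),\quad k_3=(1,1,0),\quad k_4=(-2,-2,0).$$
The sum is zero, and $k_1+k_2=(1,1,0)$, $k_1+k_3=(2,1,0)$, $k_1+k_4=(-1,-2,0)$ are nonzero; the other pair sums are their negatives. Since $B_4=B_3$, (15) becomes
$$Q=(B_{14}-B_{13})(B_1-B_3)(B_3-B_2).$$
For a planar vector $(x,y,0)$ the number in (13) is $s=(x+iy)^2/(x^2+y^2)$, so
$$s_1=1,\quad s_2=-1,\quad s_3=i,\quad s_{13}=\tfrac{3+4i}5,\quad s_{14}=\tfrac{-3+4i}5 .$$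
In particular $s_{14}-s_{13}=\bar s_{14}-\bar s_{13}=-\frac65$, and
$$64\,Q=-\tfrac65(\epsilon_2+\epsilon_{-2})\big((1+i)\epsilon_2+(1-i)\epsilon_{-2}\big)\big((1-i)\epsilon_2+(1+i)\epsilon_{-2}\big).$$
In the product of the last two factors the mixed coefficient is $(1+i)^2+(1-i)^2=0$, so
$$64\,Q=-\tfrac{12}5(\epsilon_2+\epsilon_{-2})(\epsilon_2^2+\epsilon_{-2}^2).$$
The weights of $\epsilon_2^3,\ \epsilon_2^2\epsilon_{-2},\ \epsilon_2\epsilon_{-2}^2,\ \epsilon_{-2}^3$ are $6,2,-2,-6$. An invariant space contains the weight components of its elements (average over rotations about the third axis), so $\epsilon_2^2\epsilon_{-2}\in\Omega_3\otimes\mathbb C$.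

Now test it with the equivariant cubic maps
$$F_6=(x\cdot Ax)^3,\qquad F_4=(x\cdot Ax)(x\cdot A^2x),\qquad F_3=\det(x,Ax,A^2x),\qquad F_2=\operatorname{tr}(A^2)A,$$
the first three read as polynomials in $x$ modulo multiples of $|x|^2$, so with values in $V_6,V_4,V_3$; the last has values in $V_2$. ($F_3$ is equivariant because $\det R=1$.) Let $A=a\epsilon_2+c\epsilon_{-2}$ and $z=\zeta\cdot x=x_1+ix_2$, $\bar z=x_1-ix_2$, with the bilinear dot product, so that $\zeta\cdot\zeta=0$ and $\zeta\cdot\bar\zeta=2$. Then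
$$x\cdot Ax=az^2+c\bar z^2,\qquad A^2=2ac(\zeta\bar\zeta^T+\bar\zeta\zeta^T),\qquad x\cdot A^2x=4ac\,z\bar z,\qquad\operatorname{tr}A^2=8ac .$$
For $F_3$ write $x=\frac12(\bar z\zeta+z\bar\zeta)+x_3f_3$, $Ax=az\zeta+c\bar z\bar\zeta$ and $A^2x=2ac(\bar z\zeta+z\bar\zeta)$. The planar part of $x$ is parallel to $A^2x$ and drops out of the determinant, so
$$\det(x,Ax,A^2x)=2ac\,x_3\,(az^2-c\bar z^2)\det(f_3,\zeta,\bar\zeta)=-4i\,ac\,x_3(az^2-c\bar z^2),$$
because $\det(f_3,f_1+if_2,f_1-if_2)=-2i$. The coefficients of $a^2c$ in $F_6,F_4,F_3,F_2$ are therefore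
$$3z^4\bar z^2,\qquad4z^3\bar z,\qquad-4i\,x_3z^2,\qquad8\epsilon_2 .$$
The first three are products of linear forms, so they are not divisible by $|x|^2=z\bar z+x_3^2$, which is an irreducible quadratic. So none of the four values vanishes, and $V_6,V_4,V_3,V_2\subset\Omega_3\otimes\mathbb C$.

**Step 6: the summand $V_0$.** Here we need an invariant functional. The trilinear form $\operatorname{tr}(ABC)$ on symmetric matrices is symmetric, because $\operatorname{tr}(ABC)=\operatorname{tr}((ABC)^T)=\operatorname{tr}(CBA)$ and the trace is cyclic. So it defines an invariant functional on $S^3\mathrm{Sym}_0$. We evaluate it on $Q$ for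
$$k_1=(1,0,0),\quad k_2=(0,1,0),\quad k_3=(1,0,1),\quad k_4=(-2,-1,-1),$$
with zero sum and pair sums along $(1,1,0)$, $(2,0,1)$, $(1,1,1)$. Let $P_j=n_jn_j^T$, and $P_{ij}$ likewise for the direction of $k_i+k_j$. In the differences $B_i-B_j=P_i-P_j$ the multiples of $I$ cancel. The multiples of $I$ in $B_{12},B_{13},B_{14}$ contribute nothing in total, because
$$(P_1-P_2)(P_4-P_3)-(P_1-P_3)(P_4-P_2)+(P_1-P_4)(P_3-P_2)=0\quad\text{in }S^2,$$
as one sees by expanding: each product $P_iP_j$ with $i\ne j$ occurs once with each sign. So we may replace $B_{ij}$ by $P_{ij}=vv^T/|v|^2$, and $\operatorname{tr}(P_{ij}XY)=(Xv)\cdot(Yv)/|v|^2$ for symmetric $X,Y$.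

* For $v=(1,1,0)$: $(P_1-P_2)v=(1,-1,0)$. Also $P_4v=\frac{-3}6(-2,-1,-1)=(1,\frac12,\frac12)$ and $P_3v=(\frac12,0,\frac12)$, so $(P_4-P_3)v=(\frac12,\frac12,0)$. The trace is $\frac12\cdot0=0$.
* For $v=(2,0,1)$: $(P_1-P_3)v=(2,0,0)-(\frac32,0,\frac32)=(\frac12,0,-\frac32)$. Also $P_4v=\frac{-5}6(-2,-1,-1)=(\frac53,\frac56,\frac56)$ and $P_2v=0$. The trace is $\frac15(\frac56-\frac54)=-\frac1{12}$.
* For $v=(1,1,1)$: $(P_1-P_4)v=(1,0,0)-(\frac43,\frac23,\frac23)=(-\frac13,-\frac23,-\frac23)$ and $(P_3-P_2)v=(1,0,1)-(0,1,0)=(1,-1,1)$. The trace is $\frac13(-\frac13+\frac23-\frac23)=-\frac19$.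

With the signs of (15), the value on $Q$ is $0+\frac1{12}-\frac19=-\frac1{36}\neq0$. So $V_0\subset\Omega_3\otimes\mathbb C$ as well. All five summands are present, $\Omega_3=S^3\mathrm{Sym}_0$, hence $q=0$ and $\Pi$ has the 4-chain property. Together with Step 2, $\Pi$ is reflexive. $\blacksquare$
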